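# Definite Surfaces and Knots of Arbitrarily Large Alternating Genus

## 1. A walk along the pretzel knot $P(-2,3,3)$

Take two horizontal disks, one at the top of the page and one at the bottom, and join them by three vertical bands side by side. Give band 1 two left-handed half-twists, and give bands 2 and 3 three right-handed half-twists each. Call the resulting surface $Y$ and put $P=\partial Y$. The picture shows three columns of crossings, of heights $2,3,3$. At the top and at the bottom, column 1 is joined to column 2, column 2 to column 3, and column 3 to column 1 by a long outer arc.

In a right-handed column the edges of the band are right-handed helices, so at every crossing the strand in front runs from lower left to upper right. In a left-handed column the front strand runs from upper left to lower right. Inside one column a strand changes sides at every crossing, so it is alternately over (O) and under (U). We start at the top left of column 1, go down, and follow the knot.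

1. Column 1, downward from top left: O U. We leave at bottom left.
2. Column 3, upward from bottom right: U O U. We leave at top left.
3. Column 2, downward from top right: O U O. We leave at bottom left.
4. Column 1, upward from bottom right: O U. We leave at top right.
5. Column 2, downward from top left: U O U. We leave at bottom right.
6. Column 3, upward from bottom left: O U O. We leave at top right and are back at the start.

All 16 passages have been made, so $P$ is a knot. The pattern over, under, over, under breaks exactly four times, in the steps $1\to2$, $3\to4$, $4\to5$, $6\to1$: these are the four arcs that join column 1 to the rest. Had column 1 been right-handed, visits 1 and 4 would have read U O and the diagram would have been alternating.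

Could a cleverer planar diagram of $P$ be alternating? No. Up to mirror image, $P$ is the torus knot $T(3,4)=8_{19}$ (a standard identification), and
$$\Delta_{T(3,4)}=\frac{(t^{12}-1)(t-1)}{(t^3-1)(t^4-1)}=t^6-t^5+t^3-t+1 .$$
(Check: $(t^2+t+1)(t^6-t^5+t^3-t+1)=t^8+t^4+1$.) The classical theorem to use is the following.

**(CM)** (Crowell, Murasugi) If $K$ is an alternating knot, every coefficient of $\Delta_K$ between the extreme ones is nonzero.

The $t^4$-coefficient above is zero, so $T(3,4)$ is not alternating, and neither is its mirror image. The sphere is too small a surface to draw this knot on in an alternating way. What about a torus? And are there knots for which a torus is too small, or a surface of genus 2, or of genus $100$?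

## 2. Alternating diagrams on Heegaard surfaces

Throughout, links are non-split links in $S^3$, and surfaces and isotopies are smooth (with corners rounded).

**Diagrams on a surface.** Let $\Sigma\subset S^3$ be a closed orientable surface embedded as a standard (Heegaard) surface, so that $S^3\setminus\Sigma$ is two handlebodies. Suppose $L\subset\Sigma\times[-1,1]$, a product neighborhood, and suppose that its projection to $\Sigma$ is an immersion whose only singularities are finitely many transverse double points. Recording at each double point which strand is over (larger $[-1,1]$-coordinate) gives a diagram $D$ of $L$ on $\Sigma$. We write $D$ also for the underlying projection. The components of $\Sigma\setminus D$ are the faces.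

The diagram is *alternating* if crossings alternate over and under as one travels along each component. It is *cellularly embedded* if $\Sigma\setminus D$ is a disjoint union of open disks.

**Alternating genus.** $g_{\rm alt}(L)$ is the minimum genus of a Heegaard surface on which $L$ has a cellularly embedded alternating diagram. A non-split link has $g_{\rm alt}=0$ exactly when it is alternating. It is *toroidally alternating* if it has such a diagram on a Heegaard torus.

*A diagram on the torus.* Take $\mathbb R^2/\Lambda$ with $\Lambda=\{(i,j)\in\mathbb Z^2: i+j \text{ even}\}$ and the images of the integer grid lines. There is one horizontal curve, one vertical curve, and two crossings, $(0,0)\sim(1,1)$ and $(1,0)\sim(0,1)$. Let the horizontal curve be over at the first and under at the second. Each curve passes once over and once under, so the diagram is alternating. The faces are two open squares, so it is cellular. (This is meant only as a picture of a diagram.)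

*Why cellularity is required.* $T(3,4)$ lies on the standard torus with no crossings at all, and such a diagram is vacuously alternating. But its complement in the torus is an open annulus, so it does not count.

For comparison we need two further numbers. For a connected diagram $D$ of $L$ on $S^2$ with $c(D)$ crossings, let $s_A(D)$, $s_B(D)$ be the numbers of circles in the all-$A$ and all-$B$ Kauffman states, and set
$$g_T(D)=\tfrac12\big(2+c(D)-s_A(D)-s_B(D)\big).$$
The *Turaev genus* $g_T(L)$ is the minimum of $g_T(D)$ over such diagrams. The *dealternating number* $\mathrm{dalt}(L)$ is the minimum, over the same diagrams, of the number of crossing changes that make $D$ alternating. We are given two facts: $g_{\rm alt}(L)\le g_T(L)\le\mathrm{dalt}(L)$ for non-split links, and every prime satellite knot has alternating genus at least two.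

*The pretzel diagram again.* Our diagram of $P$ has $c=8$. At a crossing of columns 2 and 3 the $A$-smoothing gives two vertical strands, and in column 1 it gives a cap and a cup, because there the crossings are of the opposite kind. In the all-$A$ state there is one small circle inside column 1, one circle between columns 2 and 3, and one further circle (left side of column 2, around column 1 by way of its cap and cup, right side of column 3). So $s_A=3$. In the all-$B$ state each of columns 2 and 3 contains two small circles, and everything else is a single circle which runs along both vertical strands of column 1. So $s_B=5$. Hence $g_T(D)=\frac12(2+8-3-5)=1$, and $g_{\rm alt}(P)\le g_T(P)\le1$. By Section 1, $g_{\rm alt}(P)=1$: a torus is needed, and it suffices.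

**Question.** Is there, for every $n\in\mathbb N$, a non-split link $L$ with $g_{\rm alt}(L)>n$?

The inequality $g_{\rm alt}\le g_T$ points the wrong way for this: a lower bound for $g_T$ or $\mathrm{dalt}$ says nothing about $g_{\rm alt}$. The satellite fact gives lower bounds, but it stops at two.

## 3. The Gordon–Litherland form and its eigenvalue counts

**Spanning surfaces.** A spanning surface for a knot $K\subset S^3$ is a compact connected embedded surface $F$, orientable or not, with $\partial F=K$. For a curve $b$ in $F$ let $\tau b$ be its double push-off: move off $F$ in both normal directions at every point of $b$. The Gordon–Litherland form is the symmetric form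
$$G_F(a,b)=\mathrm{lk}(a,\tau b)\quad\text{on } H_1(F;\mathbb Z).$$
Let $f(F)=\mathrm{lk}(K,K^F)$, where $K^F$ is the parallel of $K$ given by the framing that $F$ induces. Let $p(F)$ and $n(F)$ be the numbers of positive and negative eigenvalues of $G_F$.

*Unknotted bands.* Let $F$ be a band with $k$ right-handed half-twists whose core $a$ is a planar circle. Then $\tau a$ winds twice along $a$ and links it $k$ times, so $G_F=(k)$. For $k=3$ the boundary is the right-handed trefoil. It is a $(2,3)$-curve on a torus around $a$, and the framing number of $F$ along it equals that of the torus, namely $f=6$.

*A way to compute $f$.* Let $K'$ be $K$ pushed slightly into $F$. Each of the two push-offs of $K'$ can be moved back to $K'$ in the complement of $K$, and $K'$ is $K^F$. Hence $G_F([K],[K])=\mathrm{lk}(K,\tau K')=2f(F)$. For the band above, $[K]=2a$, and $4\cdot3=2\cdot6$.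

**(GL)** (Gordon–Litherland, *On the signature of a link*, Invent. Math. 47 (1978)) For a spanning surface $F$ of a knot $K$,
$$\sigma(K)=\operatorname{sign}(G_F)-\tfrac12f(F)$$
(their $e(F)$ is $-f(F)$), and $G_F$ presents $H_1$ of the double branched cover, so $|\det G_F|=\det K$ is odd.

The convention is $\sigma=-2$ for the right-handed trefoil; its band gives $1-\frac12\cdot6=-2$.

Since $\det G_F$ is odd, $G_F$ is nondegenerate. So $b_1(F)=p(F)+n(F)$, while $p(F)-n(F)=\operatorname{sign}(G_F)=\sigma(K)+\frac12f(F)$. Solving,
$$n(F)=\tfrac12 b_1(F)-\tfrac12\sigma(K)-\tfrac14f(F),\qquad p(F)=\tfrac12 b_1(F)+\tfrac12\sigma(K)+\tfrac14f(F).\tag{1}$$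
These formulas are used in every proof below. An eigenvalue count is a linear expression in $b_1(F)$ and a framing number, and both are easy to track when a surface is cut or surgered.

*The trefoil's other surface.* In the three-crossing diagram of the right-handed trefoil as a closed 2-braid, the band above consists of the three bigons and the crossings. The other checkerboard surface consists of the inner and outer disks joined by three half-twisted bands. It is orientable, so $f=0$. Its $b_1$ is $2$, and (1) gives $n=1+1=2$, $p=0$. So the trefoil bounds a positive definite surface (the Möbius band) and a negative definite one.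

*The surface $Y$.* Let $\ell_1$ go up band 1 and down band 2, and let $\ell_2$ go up band 2 and down band 3. With $(a_1,a_2,a_3)=(-2,3,3)$, unknotted bands give $G(\ell_1,\ell_1)=a_1+a_2=1$ and $G(\ell_2,\ell_2)=a_2+a_3=6$. Since $\ell_1+\ell_2$ is the loop through bands 1 and 3, $G(\ell_1+\ell_2,\ell_1+\ell_2)=a_1+a_3=1$, whence $G(\ell_1,\ell_2)=\frac12(1-1-6)=-3$. Thus
$$G_Y=\begin{pmatrix}1&-3\\-3&6\end{pmatrix},\qquad \det=-3,\qquad n(Y)=p(Y)=1 .$$
The walk in Section 1 goes once down and once up band 1, twice down band 2, and twice up band 3, so $[P]=-2\ell_2$. Therefore $2f(Y)=4\cdot6$, $f(Y)=12$, and $\sigma(P)=0-6=-6$.

*A second surface for $P$.* $T(3,4)$ is the closure of a 3-strand braid with 8 crossings, so Seifert's algorithm gives it, and likewise its mirror image, an orientable surface made of 3 disks and 8 bands. So $P$ has a spanning surface $S$ with $f(S)=0$, $b_1(S)=1-(3-8)=6$. By (1), $p(S)=3-3=0$. We have found a surface $Y$ for $P$ with one negative eigenvalue and a different surface $S$ with no positive ones.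

## 4. What can be cut along a decomposing sphere

A natural source of large alternating genus is connected sums of many copies of $T(3,4)$. Upper bounds behave well: in Section 8 we glue diagrams and get $g_{\rm alt}(K_1\#K_2)\le g_{\rm alt}(K_1)+g_{\rm alt}(K_2)$. The sensible first attempt at a lower bound is to undo this. Take an alternating diagram of $K_1\#K_2$ on $\Sigma$, take the decomposing sphere $S$, simplify $\Sigma\cap S$ by surgering $\Sigma$ along innermost disks of $S$, and cut.

This stops at the first surgery. The knot meets $S$ in only two points, but its projection to $\Sigma$ may cross a circle of $\Sigma\cap S$ many times. Surgery removes a neighborhood of that circle from $\Sigma$, so at each such point the new surface no longer carries that strand of the diagram.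

A spanning surface has no such defect. If $\partial F=K$, the circles of $F\cap S$ lie in the interior of $F$ and never touch $K$. So one should bound $g_{\rm alt}$ below by a quantity minimized over spanning surfaces. The first candidate is $\beta(K)=\min_F b_1(F)$. The cutting argument does show that it is additive (Section 6), but it is not a lower bound: the trefoil has $\beta=1$, because it is knotted and bounds a Möbius band, so $\beta(\#^m\,\text{trefoil})=m$ while $\#^m\,\text{trefoil}$ is alternating. We need a quantity that is zero on alternating knots.

The trefoil tells us what to count. We have $b_1=n+p$. On one of its checkerboard surfaces $n$ vanishes, on the other $p$ vanishes. So count $n$ on one surface and $p$ on another, and let the two surfaces forget that they came from the same diagram.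

**Definition.** For a knot $K$,
$$n(K)=\min_F n(F),\qquad p(K)=\min_F p(F),\qquad \delta(K)=n(K)+p(K),$$
with minima over all spanning surfaces of $K$. The two minima may be attained by different surfaces.

*Examples.* The trefoil has $\delta=0$. For $P$, the surfaces $Y$ and $S$ give $\delta(P)\le n(Y)+p(S)=1$.

**Theorem 1.** If $K$ has a cellularly embedded alternating diagram on a closed orientable genus-$g$ surface $\Sigma\subset S^3$, its checkerboard surfaces, suitably named $B,W$, satisfy $n(B)+p(W)=g$. Hence $g_{\rm alt}(K)\ge\delta(K)$.

**Theorem 2.** $n(K_1\#K_2)=n(K_1)+n(K_2)$ and $p(K_1\#K_2)=p(K_1)+p(K_2)$. Hence $\delta$ is additive.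

**Theorem 3.** If $K_1,\dots,K_m$ are non-alternating knots, then $g_{\rm alt}(K_1\#\cdots\#K_m)\ge m$. Hence alternating genus is unbounded.

**Theorem 4.** If each $K_i$ has $g_{\rm alt}(K_i)\le1$, then $g_{\rm alt}(K_1\#\cdots\#K_m)$ equals the number of non-alternating $K_i$. In particular $g_{\rm alt}(\#^nT(3,4))=g_T(\#^nT(3,4))=n$.

**Theorem 5.** $g_{\rm alt}(K)\ge\delta(K)\ge|\upsilon(K)-\tfrac12\sigma(K)|$, where $\upsilon(K)=\Upsilon_K(1)$. Hence for every $n$ there is a smooth concordance class all of whose members have $g_{\rm alt}\ge n$, and there are infinitely many hyperbolic (hence prime) knots with $g_{\rm alt}\ge n$.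

So the answer to the question is yes, already for knots. Theorems 1–3 give it.

## 5. The checkerboard surfaces of a genus-$g$ diagram

This section proves Theorem 1. Let $D$ be a cellularly embedded alternating diagram of $K$ on $\Sigma$, with $c$ crossings and $\phi$ faces.

**Step 1: no crossings.** *This disposes of the degenerate case.* If $c=0$, then $D$ is an embedded circle, and $2-2g=\chi(\Sigma)=\chi(D)+\phi=\phi$. A circle has one or two complementary components, so $\phi=2$ and $g=0$. The knot bounds a disk face on each side. Let $B,W$ be these disks; then $b_1=0$ for both and $n(B)+p(W)=0=g$.

From now on $c\ge1$. Then $D$ is a 4-valent graph with $c$ vertices and $2c$ edges, and the faces are disks, so $c-2c+\phi=2-2g$, that is,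
$$\phi=c+2-2g.\tag{2}$$

**Step 2: coloring the faces.** *This produces a checkerboard coloring from the alternating condition, and it names the colors so that all crossings look alike.* Orient $\Sigma$ so that, followed by the up direction, it gives the orientation of $S^3$. Because $D$ is alternating, each edge has one end at an over-passage (its over-end) and one at an under-passage (its under-end). Around a crossing the four edge-ends are alternately over and under.

Cut $\Sigma$ open along $D$. The piece belonging to a face is a compact surface whose interior is an open disk, so it is a closed disk, and its boundary is a polygon of edges. Traverse this polygon with the boundary orientation (face on the left). At each corner the arriving and departing edge-ends are adjacent at a crossing, so one is over and the other is under. If we arrive at an under-end, we depart from an over-end, and so traverse the next edge again from over-end to under-end. Hence the sides of a given face are either all traversed from over-end to under-end, and we call the face *black*, or all from under-end to over-end, and we call it *white*. The two sides of an edge are traversed in opposite directions, so they belong to faces of different colors.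

In the torus example of Section 2, the square $(0,1)^2$ is black: its boundary leaves $(0,0)$ along the horizontal curve, which is over there, and reaches $(1,0)$, where that curve is under.

**Step 3: the local picture at a crossing.** *This fixes coordinates in which the surfaces can be written down.* Near a crossing choose oriented coordinates with $\Sigma=\{z=0\}$, up $=+z$, overstrand projecting to the $x$-axis and understrand to the $y$-axis. The boundary of the face in the quadrant $x,y>0$ arrives along the positive $y$-axis and leaves along the positive $x$-axis. It leaves from an over-end, so this face is black. The face in $x,y<0$ arrives along the negative $y$-axis and leaves along the negative $x$-axis, so it is black too. The other two quadrants belong to faces across an edge from these, so they are white. *Every* crossing looks like this.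

Let $h:[-1,1]\to[0,\infty)$ be smooth and even, with $h(0)>0$, nonincreasing on $[0,1]$ and zero near $1$. Place the overstrand at $(t,0,h(t))$ and the understrand at $(0,t,-h(t))$. The black band is the union over $t$ of the straight segments from $(t,0,h(t))$ to $(0,t,-h(t))$, and the white band is the union of the segments from $(t,0,h(t))$ to $(0,-t,-h(t))$. The black band is embedded: its points are $(st,(1-s)t,(2s-1)h(t))$ with $0\le s\le 1$, the sum $x+y$ recovers $t$, and then $s$ is recovered from $x$ if $t\ne0$ and from $z$ if $t=0$. It is immersed as well: the derivatives in $s$ and $t$ are $(t,-t,2h)$ and $(s,1-s,(2s-1)h')$, and these are independent, by their $xy$-parts when $t\neq0$ and visibly when $t=0$. For the white band use $x-y$. For $t$ near $\pm1$ the bands lie in $\Sigma$, in the quadrants of their own color.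

**Step 4: the surfaces and their Betti numbers.** *This computes the $b_1$ terms of (1).* Let $B$ be the union of the black faces and the black bands, one at each crossing, and $W$ the union of the white ones. Then $\partial B=\partial W=K$. Every component of $B$ contains a face, hence part of an edge in its boundary. So every component has nonempty boundary in $K$, and as $K$ is connected, $B$ is connected. The same holds for $W$, so both are spanning surfaces. Each band lowers the Euler characteristic by one, so by (2) $\chi(B)+\chi(W)=\phi-2c=2-2g-c$, and
$$b_1(B)+b_1(W)=2-(2-2g-c)=c+2g.\tag{3}$$

**Step 5: the framings.** *This computes the $f$ terms of (1): we claim*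
$$f(B)-f(W)=2c.\tag{4}$$
Follow the inward conormals $\nu_B,\nu_W$ along $K$, as vectors in the oriented normal planes (the tangent space of $S^3$ modulo the tangent line of $K$). On the edges both lie in $\Sigma$ and $\nu_W=-\nu_B$, so neither turns relative to the other. It remains to look at the $2c$ passages.

*Overstrand, direction $+x$.* The tangent is $(1,0,h')$. Use $(e_y,e_z)$ as oriented basis of the normal plane. The black segment points from $(t,0,h)$ in the direction $(-t,t,-2h)$. Adding $t(1,0,h')$ gives $(0,t,-2h+th')$. So $\nu_B$ is represented by $(t,\,-2h+th')$. Since $th'\le0$, it stays in the closed lower half-plane. It is never zero, since at $t=0$ it is $(0,-2h(0))$. It goes from $-e_y$ through $-e_z$ to $+e_y$: a rotation by $+\pi$. The white segment points in the direction $(-t,-t,-2h)$, which gives $(-t,\,-2h+th')$. So $\nu_W$ goes from $+e_y$ through $-e_z$ to $-e_y$: a rotation by $-\pi$.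

*Understrand, direction $+y$.* The tangent is $(0,1,-h')$, and $(e_z,e_x)$ is an oriented basis of the normal plane. The black segment points from $(0,t,-h)$ in the direction $(t,-t,2h)$, equivalently $(t,0,2h-th')$. So $\nu_B$ goes from $-e_x$ through $+e_z$ to $+e_x$, which in the plane oriented by $(e_z,e_x)$ is a rotation by $+\pi$. The white segment from $(0,t,-h)$ ends at $(-t,0,h)$. Its direction $(-t,-t,2h)$ is equivalent to $(-t,0,2h-th')$, so $\nu_W$ rotates by $-\pi$.

Reversing the direction of travel reverses both the path and the orientation of the normal plane, so the counts do not depend on it. At each of the $2c$ passages $\nu_B$ therefore gains $+2\pi$ relative to $\nu_W$. A relative rotation by $+2\pi$ is one right-handed turn around $K$ and raises the linking number by $1$. This proves (4).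

*Check.* For the right-handed trefoil the two surfaces have $f=6$ and $f=0$, and $2c=6$. So $B$ is the Möbius band.

**Step 6: conclusion.** *Insert (3) and (4) in (1).* The signature cancels, and
$$n(B)+p(W)=\tfrac12\big(b_1(B)+b_1(W)\big)-\tfrac14\big(f(B)-f(W)\big)=\tfrac12(c+2g)-\tfrac12c=g .$$
Therefore $\delta(K)\le n(B)+p(W)=g$. Taking for $\Sigma$ a Heegaard surface of genus $g_{\rm alt}(K)$ gives $\delta(K)\le g_{\rm alt}(K)$. (That $\Sigma$ is Heegaard was not used in Steps 1–5.) $\square$

## 6. Additivity under connected sum

This section proves Theorem 2, first for $n$.

**Step 1: $n(K_1\#K_2)\le n(K_1)+n(K_2)$.** *This is the easy inequality, by gluing.* Let $F_i$ be a spanning surface of $K_i$ with $n(F_i)=n(K_i)$. Place $F_1,F_2$ in disjoint balls and join them by a band, forming a boundary connected sum. This spans $K_1\#K_2$ and has form $G_{F_1}\oplus G_{F_2}$.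

**Step 2: a minimal surface.** *The reverse inequality comes from cutting a best surface, so we first choose it well.* Let $S$ be a decomposing sphere for $K=K_1\#K_2$. It meets $K$ transversely in two points and bounds balls $B_1,B_2$. Let $F$ be a spanning surface of $K$ with $n(F)=n(K)$. Along $K$ it is already transverse to $S$ at the two points of $K\cap S$, because $K$ is; a small isotopy away from $K$ makes $F$ transverse to $S$ everywhere and does not change $n(F)$. Then $F\cap S$ is a compact 1-manifold with boundary $K\cap S$, so it consists of one arc $\alpha$ and some circles. Among all such $F$ choose one with the fewest circles.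

**Step 3: there are no circles.** *This is the surgery that was impossible for $\Sigma$.* Suppose there are circles. Each bounds a disk in $S$ that misses $\alpha$. Let $\Delta$ be an innermost such disk, so $\Delta\cap F=\partial\Delta$. The circle $\partial\Delta$ lies in the interior of $F$. By transversality its normal bundle in $F$ is the restriction of the normal bundle of $S$, which is trivial, so it has an annulus neighborhood in $F$. Remove the annulus and glue in two parallel copies of $\Delta$, one on each side of $S$. The result $F'$ is embedded, with $\partial F'=K$ and $\chi(F')=\chi(F)+2$.

Let $F_0'$ be the component of $F'$ that contains $K$. Surgery along one circle leaves at most two components, so if $F'\ne F_0'$, the remainder is one closed surface $C$ with $\chi(C)\le2$. In all cases $\chi(F_0')\ge\chi(F)$, that is, $b_1(F_0')\le b_1(F)$. Nothing changed near $K$, so $f(F_0')=f(F)$. By (1),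
$$n(F_0')\le n(F)=n(K),$$
hence equality holds. But $F_0'\cap S$ has fewer circles than $F\cap S$, a contradiction.

**Step 4: cutting along the arc.** *Now $F$ splits into spanning surfaces of the summands.* We have $F\cap S=\alpha$. Put $F_i=F\cap B_i$. Its boundary $(K\cap B_i)\cup\alpha$ is a knot of type $K_i$. A component of $F_i$ missing $\alpha$ would be open and closed in $F$, and so a component of $F$ other than the one containing $\alpha$; but $F$ is connected. So every component of $F_i$ contains $\alpha$, and $F_i$ is connected: it is a spanning surface for $K_i$.

Since $F=F_1\cup_\alpha F_2$ and $\alpha$ is contractible, Mayer–Vietoris gives $H_1(F)=H_1(F_1)\oplus H_1(F_2)$. Cycles in $F_1$ and $F_2$ can be pushed off $\alpha$, together with their double push-offs, into the interiors of the disjoint balls, so they have linking number $0$. Within one $F_i$ the form is $G_{F_i}$, because $\tau b$ only depends on $F$ near $b$. Hence $G_F=G_{F_1}\oplus G_{F_2}$ and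
$$n(K)=n(F)=n(F_1)+n(F_2)\ge n(K_1)+n(K_2).$$

**Step 5: the case of $p$.** *The only place where $n$ entered in a special way is the use of (1) in Step 3.* The second formula in (1) also shows that $p(F_0')\le p(F)$ when $b_1$ does not increase and $f$ is unchanged. Everything else is the same, so $p$ is additive, and so is $\delta=n+p$. $\square$

*Remark.* Step 3 shows $b_1(F_0')\le b_1(F)$ and Step 4 shows $b_1(F)=b_1(F_1)+b_1(F_2)$. So the same proof, with $b_1$ in place of $n$, shows that $\beta$ of Section 4 is additive, as claimed there.

## 7. Definite pairs, and knots of large alternating genus

It remains to know that $\delta$ does not vanish on non-alternating knots. This is the contribution of the following theorem.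

**(Gr)** (Greene, *Alternating links and definite surfaces*, Duke Math. J. 166 (2017)) A link in a $\mathbb Z/2$-homology sphere with irreducible complement that bounds both a positive definite and a negative definite surface is a non-split alternating link in $S^3$.

**Step 1: $\delta$ detects non-alternating knots.** *We show*
$$K\text{ non-alternating}\ \Longrightarrow\ \delta(K)\ge1.\tag{5}$$
Since $\delta(K)$ is a non-negative integer, we must show that $\delta(K)=0$ makes $K$ alternating. If $\delta(K)=0$, then $K$ has spanning surfaces $B,W$ with $n(B)=0$ and $p(W)=0$. Their forms are nondegenerate by (GL), so $B$ is positive definite and $W$ is negative definite. The complement of a knot in $S^3$ is irreducible: a sphere in it bounds a ball on each side in $S^3$, and the connected set $K$ misses one of them. By (Gr), $K$ is alternating.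

**Step 2: proof of Theorem 3.** *Combine the three ingredients.* If $K_1,\dots,K_m$ are non-alternating, Theorem 1, Theorem 2 and (5) give
$$g_{\rm alt}(K_1\#\cdots\#K_m)\ \ge\ \delta(K_1\#\cdots\#K_m)=\sum_{i=1}^m\delta(K_i)\ \ge\ m.$$

**Step 3: answering the question.** *We need at least one non-alternating knot.* By Section 1, $T(3,4)$ is one. Given $n$, let $L=\#^{\,n+1}T(3,4)$. It is a knot, hence non-split, and $g_{\rm alt}(L)\ge n+1>n$. So links, indeed knots, with arbitrarily large alternating genus exist. $\square$

The argument uses (GL), (Gr) and (CM) and nothing else from the literature. It also settles the value left open in Section 4: $\delta(P)\le1$ by the surfaces $Y$ and $S$, and $\delta(P)\ge1$ by (5), so $\delta(P)=1$.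

## 8. Gluing diagrams: exact values

This section proves Theorem 4. Theorem 3 gives the lower bound, and for the upper bound we glue diagrams.

**Step 1: subadditivity.** *We show $g_{\rm alt}(K_1\#K_2)\le g_{\rm alt}(K_1)+g_{\rm alt}(K_2)$.* Orient the $K_i$ and take cellularly embedded alternating diagrams $D_i$ on Heegaard surfaces $\Sigma_i$ of genus $g_{\rm alt}(K_i)$. If some $D_i$ has no crossings, then $K_i$ is the unknot (Section 5, Step 1) and the claim is trivial.

Otherwise the edges along $K_i$ run alternately from over- to under-passages and from under- to over-passages. Pick an over-to-under edge $e_i$ in each $D_i$. Remove a small ball that meets $\Sigma_i$ in a disk and $K_i$ in a subarc of $e_i$. The boundary sphere carries an equator (its intersection with $\Sigma_i$), an up-side and a down-side, and two marked points on the equator where $K_i$ enters and leaves. Glue the two complements by an orientation-reversing homeomorphism of these spheres that matches equators, up-sides with up-sides, and the point where each knot breaks off with the point where the other resumes. Such a map exists: choose an orientation-reversing homeomorphism of the equators with the prescribed effect on the two marked points, and extend it over the up and down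 hemispheres.

The result is $K_1\#K_2$ near the surface $\Sigma_1\#\Sigma_2$ in $S^3$. Each side of this surface is a boundary connected sum of two handlebodies, hence a handlebody, so the surface is a Heegaard surface of genus $g_{\rm alt}(K_1)+g_{\rm alt}(K_2)$.

*Alternating:* the two new edges run from the over-passage at the start of $e_1$ to the under-passage at the end of $e_2$, and from the start of $e_2$ to the end of $e_1$. Each joins an over-passage to an under-passage. All other edges are unchanged.

*Cellular:* the two faces adjacent to $e_i$ have different colors (Section 5, Step 2), so they are distinct. Each loses a half-disk along its boundary, which leaves a disk, and it is glued along an arc to the corresponding face on the other side. Two disks glued along a boundary arc form a disk. The other faces are unchanged, so all faces are disks.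

**Step 2: the exact value.** *Upper and lower bounds meet.* Let $g_{\rm alt}(K_i)\le1$ for all $i$, and let $m'$ be the number of non-alternating $K_i$. Alternating summands have $g_{\rm alt}=0$ and the others have $g_{\rm alt}=1$. Step 1 gives $g_{\rm alt}(\#K_i)\le m'$. Theorem 1, additivity and non-negativity of $\delta$, and (5) give $g_{\rm alt}(\#K_i)\ge\sum\delta(K_i)\ge m'$.

**Step 3: sums of $T(3,4)$.** *This adds the Turaev genus.* Mirror images have the same $g_{\rm alt}$ and $g_T$, so by Section 2 $T(3,4)$ has a diagram $D$ with $g_T(D)=1$, and $g_{\rm alt}(T(3,4))\le g_T(T(3,4))\le 1$. By Step 2, $g_{\rm alt}(\#^nT(3,4))=n$. For a connected sum of diagrams, $c$ adds, and $s_A$ and $s_B$ add minus $1$, since the two state circles through the cut edges merge into one. So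
$$g_T(D\#D')=\tfrac12\big(2+c+c'-(s_A+s_A'-1)-(s_B+s_B'-1)\big)=g_T(D)+g_T(D').$$
Hence $n=g_{\rm alt}(\#^nT(3,4))\le g_T(\#^nT(3,4))\le n$, and equality holds throughout. $\square$

So every $n\ge0$ is the alternating genus of some knot (the unknot for $n=0$), and the bound of Theorem 3 is sharp for every $m$. None of this asserts that $g_{\rm alt}=\delta$ in general.

## 9. Concordance classes and hyperbolic knots

The examples so far are connected sums. To obtain hyperbolic ones, we bound $\delta$ below by a concordance invariant. Three results are used.

**(OSS1)** (Ozsváth–Stipsicz–Szabó, *Concordance homomorphisms from knot Floer homology*, Adv. Math. 315 (2017)) $\upsilon=\Upsilon(1)$ is a smooth concordance invariant, additive under $\#$, and for an $L$-space knot (such as a positive torus knot) it is computed from $\Delta_K$.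

The formula reads as follows. If the symmetrized polynomial is $\sum_k(-1)^kt^{\alpha_k}$ with $\alpha_0>\alpha_1>\cdots$, put $m_0=0$, $m_{2k+1}=m_{2k}-2(\alpha_{2k}-\alpha_{2k+1})+1$, $m_{2k}=m_{2k-1}-1$; then $\upsilon=\max_i\,(m_{2i}-\alpha_{2i})$. For the right-handed trefoil, $\alpha=(1,0,-1)$ and $(m_0,m_1,m_2)=(0,-1,-2)$, so $\upsilon=\max(-1,-1)=-1$.

**(OSS2)** (Ozsváth–Stipsicz–Szabó, *Unoriented knot Floer homology and the unoriented four-ball genus*, IMRN 2017) For a smooth compact connected surface $F\subset B^4$ with $\partial F=K$, $|\upsilon(K)-\frac14e(F)|\le\frac12b_1(F)$, where $e$ is the relative normal Euler number.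

For a spanning surface pushed into $B^4$, $e(F)=-f(F)$. A sign check with the right-handed trefoil and its Möbius band: $|-1+\frac64|=\frac12=\frac12b_1$, while the opposite sign would give $\frac52$.

**(My)** (Myers, *Homology cobordisms, link concordances, and hyperbolic 3-manifolds*, Trans. AMS 278 (1983)) Every knot in $S^3$ is concordant to a hyperbolic knot.

**Step 1: the inequality.** *We bound $n(F)$ and $p(F)$ for every spanning surface at once.* By (OSS2), $-\frac12b_1(F)\le\upsilon(K)+\frac14f(F)\le\frac12b_1(F)$. The right half says $\frac12b_1-\frac14f\ge\upsilon$, and the left half says $\frac12b_1+\frac14f\ge-\upsilon$. With (1),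
$$n(F)=\tfrac12b_1(F)-\tfrac14f(F)-\tfrac12\sigma(K)\ \ge\ \upsilon(K)-\tfrac12\sigma(K),$$
$$p(F)=\tfrac12b_1(F)+\tfrac14f(F)+\tfrac12\sigma(K)\ \ge\ \tfrac12\sigma(K)-\upsilon(K).$$
So $n(K)\ge\upsilon-\frac12\sigma$ and $p(K)\ge\frac12\sigma-\upsilon$. Both $n(K)$ and $p(K)$ are non-negative, so their sum is at least each of them, and $\delta(K)\ge|\upsilon(K)-\frac12\sigma(K)|$. Theorem 1 gives $g_{\rm alt}(K)\ge\delta(K)$.

**Step 2: the value for $T(3,4)$.** *We need one knot on which the bound is nonzero.* The symmetrized polynomial is $t^3-t^2+1-t^{-2}+t^{-3}$, so $\alpha=(3,2,0,-2,-3)$, and the recursion gives $m_1=-1$, $m_2=-2$, $m_3=-5$, $m_4=-6$. Thus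
$$\upsilon(T(3,4))=\max(0-3,\,-2-0,\,-6+3)=-2 .$$
For the signature, recall that $T(3,4)$ is $P=\partial Y$ or its mirror image, and that $b_1(Y)=2$, $f(Y)=12$, $\sigma(P)=-6$. If $T(3,4)$ were the mirror image of $P$, it would bound the mirror image of $Y$, with $b_1=2$ and $f=-12$, and (OSS2) would give $|-2-3|\le1$, which is false. So $T(3,4)=P$, $\sigma(T(3,4))=-6$, and
$$\upsilon-\tfrac12\sigma=-2+3=1.$$

**Step 3: concordance classes and hyperbolic knots.** *Additivity and concordance invariance finish the proof.* Both $\upsilon$ and $\sigma$ are additive under $\#$, so $\upsilon-\frac12\sigma=m$ for $\#^mT(3,4)$. Both are smooth concordance invariants, so every knot $K$ concordant to $\#^mT(3,4)$ has $\upsilon(K)-\frac12\sigma(K)=m$, and by Step 1 $g_{\rm alt}(K)\ge m$. With $m=n$ this is the required concordance class. By (My) each of these classes contains a hyperbolic knot. Taking one for every $m\ge n$ gives infinitely many hyperbolic knots with $g_{\rm alt}\ge n$, and they are pairwise distinct because $\upsilon-\frac12\sigma=m$ tells them apart. $\square$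

This section reproves that alternating genus is unbounded without using (Gr).
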